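
\newtheorem*{thmA}{Theorem A}
\newtheorem*{thmB}{Theorem B}
\newtheorem*{thmC}{Theorem C}
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\numberwithin{equation}{section}

\title{Non-isospectral Riemann surfaces of every genus\\ that share arbitrarily many eigenvalues}


\begin{abstract}
Fix a genus $g\ge 2$. For every $N$ we construct two compact Riemann surfaces of genus $g$ whose hyperbolic Laplacians have the same first $N+1$ eigenvalues, counted with multiplicity, but which are not isospectral. This disproves the conjecture that a number of eigenvalues depending only on $g$ decides isospectrality in genus $g$. The surfaces are two double covers, tiled by right-angled pentagons, of one torus with $2g-2$ cone points of order $2$. The construction also shows that the number of eigenvalues needed for surfaces of injectivity radius at least $\varepsilon$ grows at least like a multiple of $\log(1/\varepsilon)$. Finally, such pairs fill open sets in a Teichm\"uller space of dimension $4g-4$.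
\end{abstract}

\section{The question and the answer}

Let $g\ge 2$. A compact Riemann surface $S$ of genus $g$ carries a unique hyperbolic metric (curvature $-1$) in its conformal class. We write
\[
0=\lambda_0(S)<\lambda_1(S)\le\lambda_2(S)\le\cdots
\]
for the eigenvalues of its Laplace operator $\Delta=-\operatorname{div}\nabla$, listed with multiplicity. Two surfaces $S,F$ are \emph{isospectral} if $\lambda_i(S)=\lambda_i(F)$ for all $i$.

Isospectrality is an infinite list of conditions, while surfaces of genus $g$ depend on only $6g-6$ real parameters. It is therefore natural to expect that finitely many of the conditions imply all the others. This is so if very thin surfaces are excluded.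

\begin{theorem}[{\cite[Theorem 14.10.1]{Book}}, after Buser--Courtois \cite{BC}]\label{thm:BC}
For every $g\ge 2$ and every $\varepsilon>0$ there is an integer $N=N(g,\varepsilon)$ such that any two compact Riemann surfaces $S$ and $F$ of genus $g$ with injectivity radius $\ge\varepsilon$ and with $\lambda_i(S)=\lambda_i(F)$ for $i=0,\dots,N$ are isospectral.
\end{theorem}

The bound on the injectivity radius confines the surfaces to a compact part of the moduli space, and one may hope that it is only a technical device. The conjecture stated in \cite{Book}, following \cite{BC}, is that the theorem holds with a constant that depends only on $g$: for every $g\ge2$ there should be an integer $N(g)$ such that any two compact Riemann surfaces $S,F$ of genus $g$ with $\lambda_i(S)=\lambda_i(F)$ for $i=0,\dots,N(g)$ are isospectral. We show that this is false in every genus.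

\begin{thmA}
Let $g\ge2$. For every integer $N$ there are two compact Riemann surfaces $S,F$ of genus $g$ with $\lambda_i(S)=\lambda_i(F)$ for $i=0,\dots,N$ that are not isospectral. Hence the conjectured $N(g)$ exists for no $g\ge2$.
\end{thmA}

The same surfaces give a lower bound for the constant in Theorem~\ref{thm:BC}.

\begin{thmB}
Let $g\ge2$ and $0<\varepsilon\le\frac15$. Every integer $N(g,\varepsilon)$ for which Theorem~\ref{thm:BC} holds satisfies
\[
N(g,\varepsilon)\ \ge\ 2(g-1)\Big\lfloor\frac{\log(1/\varepsilon)}{\pi\sqrt2}\Big\rfloor .
\]
\end{thmB}

The surfaces built for Theorem~A are very symmetric, but the phenomenon does not depend on this symmetry.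

\begin{thmC}
Let $g\ge2$, and let $\mathcal T$ be the Teichm\"uller space of hyperbolic tori with $2g-2$ cone points of order $2$, so that $\dim_{\mathbb R}\mathcal T=4g-4$. There are two fixed torsion-free index-$2$ subgroups $\Gamma_X,\Gamma_Y$ of the orbifold group, defining for each $O\in\mathcal T$ two double covers $S_X(O),S_Y(O)$ of $O$, both closed surfaces of genus $g$, such that the following holds. For every $N$ there is a nonempty open subset of $\mathcal T$ on which $\lambda_i(S_X(O))=\lambda_i(S_Y(O))$ for $0\le i\le N$, while $S_X(O)$ and $S_Y(O)$ are not isospectral.
\end{thmC}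

The reason is the shape of a hyperbolic surface near a short closed geodesic. Such a geodesic lies in a long thin collar, whose length grows like $\log(1/\text{length of the geodesic})$. A collar of length $\ell$ accounts for a number of eigenvalues below $1$ that is proportional to $\ell$, and the test functions that show this are constant around the collar. Functions that oscillate around the collar need more energy. If two surfaces differ only in a way that is felt by oscillating functions, and if the eigenvalues of these functions are all larger, then the low eigenvalues cannot tell the surfaces apart. Section~\ref{sec:flat} shows this on flat tori, where every eigenvalue can be written down. Sections~\ref{sec:pentagon}--\ref{sec:differ} carry the idea over to hyperbolic surfaces and prove Theorem~A. Theorems~B and~C are proved in Sections~\ref{sec:B} and~\ref{sec:C}.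

Theorem~A does not contradict Theorem~\ref{thm:BC}: the injectivity radii of our examples tend to $0$. We do not claim that the constant in Theorem~B is sharp, and we give no upper bound for $N(g,\varepsilon)$.

Throughout, functions are real, except for the complex exponentials in Section~\ref{sec:flat}. Spectra are multisets, and unions of spectra add multiplicities.

\section{The mechanism on flat tori}\label{sec:flat}

For small $\delta>0$ consider the torus $T=\mathbb R^2/\langle(\delta,0),(0,1)\rangle$ and two of its double covers,
\[
T_X=\mathbb R^2/\langle(2\delta,0),(0,1)\rangle,\qquad T_Y=\mathbb R^2/\langle(2\delta,0),(\delta,1)\rangle .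
\]
Both unwrap the short closed geodesic of $T$. In both, the deck involution over $T$ is the translation by $(\delta,0)$, and we call functions even or odd according to their behavior under it.

\emph{Even functions} on $T_X$ and on $T_Y$ are the functions on $T$, so the even spectra agree. They consist of the numbers $4\pi^2(k^2/\delta^2+l^2)$ with $k,l\in\mathbb Z$. Those with $k=0$ come from functions that are constant in the short direction.

\emph{Odd functions} satisfy $f(x+\delta,y)=-f(x,y)$, so they oscillate in the short direction. On $T_X$ we also have $f(x,y+1)=f(x,y)$. On $T_Y$ we have $f(x,y+1)=f(x-\delta,y)=-f(x,y)$. The odd eigenfunctions are therefore spanned by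
\[
e^{\pi i(2k+1)x/\delta}e^{2\pi i ly}\ \text{ on } T_X,\qquad e^{\pi i(2k+1)x/\delta}e^{\pi i(2l+1)y}\ \text{ on } T_Y ,\qquad k,l\in\mathbb Z.
\]
The smallest odd eigenvalue is $\pi^2/\delta^2$ on $T_X$ and $\pi^2/\delta^2+\pi^2$ on $T_Y$.

The even eigenvalues $4\pi^2l^2$ with $|l|<1/(2\delta)$ lie below all odd eigenvalues, and there are at least $1/\delta-1$ of them. So $T_X$ and $T_Y$ have the same first $\lceil 1/\delta\rceil-1$ eigenvalues. They are not isospectral, because the number $\pi^2/\delta^2$ has larger multiplicity for $T_X$. We record these two conclusions in the form used below, with $1$ as the threshold between low even and odd eigenvalues.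

\begin{lemma}\label{lem:compare}
Let $\Sigma^+,\Sigma_X^-,\Sigma_Y^-$ be nonempty multisets of nonnegative real numbers, each with finitely many elements (counted with multiplicity) below any bound, and let $N\ge0$.
\begin{enumerate}
\item[\textup{(a)}] If at least $N+1$ elements of $\Sigma^+$ are $<1$ and all elements of $\Sigma_X^-$ and $\Sigma_Y^-$ are $>1$, then the $N+1$ smallest elements of $\Sigma^+\cup\Sigma_X^-$ and of $\Sigma^+\cup\Sigma_Y^-$ are the same.
\item[\textup{(b)}] If $\min\Sigma_X^-<\min\Sigma_Y^-$, then $\Sigma^+\cup\Sigma_X^-\neq\Sigma^+\cup\Sigma_Y^-$.
\end{enumerate}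
\end{lemma}

\begin{proof}
(a) In both cases they are the $N+1$ smallest elements of $\Sigma^+$. (b) The number $\min\Sigma_X^-$ has in $\Sigma^+\cup\Sigma_X^-$ a larger multiplicity than in $\Sigma^+$, while its multiplicity in $\Sigma^+\cup\Sigma_Y^-$ is the same as in $\Sigma^+$.
\end{proof}

In the hyperbolic case we again look for two double covers of one orbifold that unwrap its short geodesics. The even spectra then agree, and three things have to be shown:
\begin{enumerate}
\item[(i)] many even eigenvalues lie below $1$;
\item[(ii)] all odd eigenvalues lie above $1$;
\item[(iii)] the smallest odd eigenvalues of the two covers differ.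
\end{enumerate}
Long collars will give (i), and (iii) will follow from the sign change seen on $T_Y$: going around the long direction with a sign costs energy. The new difficulty is (ii). A hyperbolic surface is thin only inside its collars, and in a fat remainder nothing keeps odd eigenvalues large. We therefore build the surfaces from an explicit tile for which even the fat part is narrow enough.

\section{A right-angled pentagon with one short side}\label{sec:pentagon}

We use two standard facts \cite[Lemma 2.3.5 and Theorem 2.3.4]{Buser}. If $\alpha,\beta>0$ and $\sinh\alpha\sinh\beta>1$, there is a right-angled geodesic pentagon with two consecutive sides of lengths $\alpha,\beta$, and it is unique up to isometry. In every right-angled pentagon, the hyperbolic cosine of a side is the product of the hyperbolic sines of the two sides not adjacent to it.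

Let $0<t\le\frac25$, put $c=\cosh t$, and let $b>0$ be defined by $\sinh b=\sqrt c$. Then $\sinh^2b=c>1$. Let $D=D(t)$ be the right-angled pentagon with sides $0,1,2,3,4$ in cyclic order (side indices are taken mod $5$), of lengths $\ell_0,\dots,\ell_4$, with $\ell_2=\ell_3=b$. We write $i|i{+}1$ for the vertex between sides $i$ and $i+1$, and $L_i$ for the complete geodesic carrying side $i$. The pentagon $D$ is the intersection of five closed half-planes bounded by the $L_i$; in particular it is convex. Its area is $\pi/2$. See Figure~\ref{fig:pentagon}.

\begin{lemma}\label{lem:sides}
We have $\ell_0=t$ and $\ell_1=\ell_4=:h$ with $\sinh h=\sqrt{1+c}/\sinh t\ge\sqrt2/\sinh t$. The shortest side of $D$ is side $0$.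
\end{lemma}

\begin{proof}
The formula for side $0$ reads $\cosh\ell_0=\sinh\ell_2\sinh\ell_3=\sinh^2b=c$, so $\ell_0=t$. By the uniqueness statement, $D$ has a reflection symmetry that exchanges sides $2\leftrightarrow3$ and $1\leftrightarrow4$, so $\ell_1=\ell_4$. The formula for side $2$ reads $\cosh b=\sinh\ell_4\sinh\ell_0=\sinh h\sinh t$, and $\cosh b=\sqrt{1+c}\ge\sqrt2$. Finally $b\ge\operatorname{arsinh}1>\frac25\ge t$, and $\sinh h\ge\sqrt2/\sinh t>\sinh t$ since $\sinh t<1$.
\end{proof}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\fill[gray!20] (0,-0.25) .. controls (3,-0.25) and (5,-0.5) .. (6.2,-1.3)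
 .. controls (6.65,-0.6) and (6.65,0.6) .. (6.2,1.3)
 .. controls (5,0.5) and (3,0.25) .. (0,0.25) -- cycle;
\draw[dashed] (6.2,-1.3) .. controls (6.65,-0.6) and (6.65,0.6) .. (6.2,1.3);
\draw[thick] (0,0.25) -- (0,-0.25) .. controls (3,-0.25) and (5,-0.5) .. (6.2,-1.3)
 .. controls (6.6,-0.7) and (6.85,-0.35) .. (7.2,0)
 .. controls (6.85,0.35) and (6.6,0.7) .. (6.2,1.3)
 .. controls (5,0.5) and (3,0.25) .. (0,0.25);
\node[left] at (0,0) {$0$};
\node[below] at (3.2,-0.4) {$1$};
\node[above] at (3.2,0.4) {$4$};
\node[right] at (6.85,-0.7) {$2$};
\node[right] at (6.85,0.7) {$3$};
\end{tikzpicture}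
\caption{The pentagon $D$ (schematic). Side $0$ has the small length $t$, sides $1$ and $4$ have the length $h$, which is large when $t$ is small, and sides $2,3$ have length $b$. The shaded region consists of the points of $D$ at distance less than $h$ from $L_0$. It is a full strip between sides $1$ and $4$ (Lemma~\ref{lem:strip}). Every point of $D$ is within distance $\operatorname{arsinh}\frac32$ of side $1$ and of side $4$ (Lemma~\ref{lem:shallow}).}
\label{fig:pentagon}
\end{figure}

We use \emph{Fermi coordinates} $(\rho,x)$ based on a side: $x$ is arc length along the line of the side, measured from one end of the side, $\rho$ is the signed distance from this line, positive on the side of $D$, and the perpendiculars to the line are the curves $x=\text{const}$. The metric is $d\rho^2+\cosh^2\!\rho\,dx^2$ and the area element is $\cosh\rho\,d\rho\,dx$. We also use the hyperboloid model. There, for a line $L$ with signed distance $d(\cdot,L)$, the function $\sinh d(\cdot,L)$ is the restriction of a linear function, and a unit speed geodesic $s\mapsto p(s)$ satisfies $p''=p$. Hence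
\begin{equation}\label{eq:fpp}
f=\sinh d(\cdot,L)\quad\text{satisfies}\quad f''=f\ \text{ along every unit speed geodesic.}
\end{equation}

The next lemma serves (ii): $D$ is shallow when seen from either of the sides $1$ and $4$. It is here that the bound $t\le\frac25$ is needed.

\begin{lemma}\label{lem:shallow}
Let $R_1=\operatorname{arsinh}\frac32$. In Fermi coordinates based on side $4$,
\[
D=\{0\le x\le h,\ 0\le\rho\le R(x)\}\qquad\text{with } R(x)\le R_1,
\]
and the same holds for side $1$. Moreover $K:=R_1\sinh R_1-\cosh R_1+1<0.99$.
\end{lemma}

\begin{proof}
Sides $0$ and $3$ are perpendicular to side $4$ at its ends, so $D$ lies in $\{0\le x\le h,\ \rho\ge0\}$. Since $D$ is compact and convex and contains side $4$, each perpendicular at a point of side $4$ meets $D$ in a segment that starts at $\rho=0$.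

To bound $\rho$, put $f=\sinh d(\cdot,L_4)$. On $D$ we have $f\ge0$, so by \eqref{eq:fpp} $f$ is convex along geodesic segments in $D$. Every point of $D$ lies on a segment between two boundary points, and every boundary point lies on a side, so $f$ attains its maximum at a vertex. Its values at the vertices are as follows.
\begin{itemize}
\item At $3|4$ and $4|0$: $f=0$.
\item At $0|1$, the far end of side $0$: $f=\sinh t$. At $2|3$, the far end of side $3$: $f=\sinh b$.
\item At $1|2$: follow side $2$ from $2|3$. There $f=\sinh b$, and the derivative of $f$ is $0$ because side $3$ is perpendicular both to $L_4$ and to $L_2$. By \eqref{eq:fpp} $f=\sinh b\cosh y$ at arc length $y$, so $f=\sinh b\cosh b$ at $1|2$.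
\end{itemize}
The last value is the largest, since $\cosh b\ge1$ and $\sinh^2b\cosh^2b=c(1+c)>c^2-1=\sinh^2t$. Hence $\sinh^2R(x)\le c+c^2$. Now
\[
c\le\cosh 0.4=1+0.08+0.00106\ldots+0.000005\ldots+\cdots<1.0811,\qquad c+c^2<2.2499<\tfrac94 ,
\]
so $\sinh R(x)<\frac32$. The claim for side $1$ follows by the reflection symmetry.

For $K$, note $\cosh R_1=\frac12\sqrt{13}$, which lies between $1.8027$ and $1.8028$. Hence $R_1=\log(\frac32+\frac12\sqrt{13})<\log3.3028<1.195$ and $K<1.195\cdot1.5-1.8027+1=0.9898$.
\end{proof}

The next lemma serves (i): $D$ contains a full strip of length $h$ over its short side.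

\begin{lemma}\label{lem:strip}
In Fermi coordinates based on side $0$,
\[
\{0\le x\le t,\ 0\le\rho<h\}\subset D\subset\{0\le x\le t,\ \rho\ge0\},
\]
and $\rho\ge h$ on sides $2$ and $3$.
\end{lemma}

\begin{proof}
The strip $\{0\le x\le t,\ \rho\ge0\}$ is the intersection of the half-planes belonging to $L_0,L_1,L_4$, since $L_1$ and $L_4$ are perpendicular to side $0$ at its ends. Side $1$, of length $h$, is the common perpendicular of $L_0$ and $L_2$. By \eqref{eq:fpp}, along $L_2$ we have $\sinh d(\cdot,L_0)=\sinh h\cosh y\ge\sinh h$, where $y$ is the arc length from side $1$. The same holds for $L_3$ with side $4$. So $\rho\ge h$ on $L_2$ and $L_3$, and the connected set $\{0\le x\le t,\ 0\le\rho<h\}$ meets neither of these lines. It contains side $0$, so it lies in the half-planes of $L_2$ and $L_3$ as well, hence in $D$.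
\end{proof}

\section{Two surfaces tiled by $8(g-1)$ pentagons}\label{sec:surfaces}

The idea is to glue pentagons alternately along sides $0$ and $2$ into rings, to take four copies of each pentagon, labeled by $(\mathbb Z/2)^2$, and to glue the copies to each other along sides $1,3,4$. The two surfaces differ only in the labels that are matched where the rings close.

Put $m=g-1\ge1$, let $V=(\mathbb Z/2)^2$ with basis $A,B$, and let $I=\mathbb Z/2m\times V$ be the set of labels $(j,v)$. Define permutations $\sigma_0,\dots,\sigma_4$ of $I$ by
\begin{align*}
\sigma_1(j,v)=\sigma_3(j,v)&=(j,v+A), & \sigma_4(j,v)&=(j,v+B),\\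
\sigma_0:\ (2i,v)&\leftrightarrow(2i+1,v)\quad(0\le i\le m-1), & \sigma_2:\ (2i+1,v)&\leftrightarrow(2i+2,v)\quad(0\le i\le m-2),
\end{align*}
and, on the \emph{closing pair},
\[
\sigma_2:\ (2m-1,v)\leftrightarrow(0,v+\theta),\qquad \theta=0\ \text{ for }X,\qquad \theta=A+B\ \text{ for }Y .
\]
All $\sigma_i$ are involutions without fixed points. Take copies $D_{j,v}$ of $D$ and glue $D_{j,v}$ to $D_{\sigma_i(j,v)}$ along side $i$ by the identity of side $i$. Call the results $S_X$ and $S_Y$.

In genus $2$ we have $m=1$ and eight pentagons. In $S_X$ the two pentagons $D_{0,v}$ and $D_{1,v}$ are glued to each other along their sides $0$ and $2$ and form an annulus. There are four such annuli, one for each $v$. Along sides $1$ and $3$ the annulus $v$ is attached to the annulus $v+A$, and along side $4$ to the annulus $v+B$. The surface $S_Y$ differs only in that side $2$ of $D_{1,v}$ is glued to side $2$ of $D_{0,v+A+B}$, not of $D_{0,v}$. In general $S_X$ consists of four rings of $2m$ pentagons, and $S_Y$ arises by a shift of labels at one place in each ring.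

\begin{lemma}\label{lem:surface}
$S_X$ and $S_Y$ are closed, connected, orientable hyperbolic surfaces of genus $g$, and each closed tile is embedded. For $w\in V$, the map sending $D_{j,v}$ identically to $D_{j,v+w}$ is an isometry of $S_X$ and of $S_Y$.
\end{lemma}

\begin{proof}
\emph{Smoothness.} Across an open side the gluing is that of a geodesic polygon to its mirror image. At the vertices we must see that exactly four right angles meet. This holds if, for each $i$, the involutions $\sigma_i,\sigma_{i+1}$ commute and generate a group all of whose orbits on $I$ have four elements. They commute, because in each adjacent pair at least one of the two is a translation by an element of $V$, and these translations commute with all $\sigma_i$. For the pair $(3,4)$ the group is $V$, acting by translations. For the pairs $(0,1),(1,2),(2,3),(4,0)$, one involution changes $j$ and the other keeps $j$ and adds $A$ or $B$. So neither of them, nor their product, has a fixed point.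

\emph{Orientability.} The sign $(-1)^{j+v_A+v_B}$, where $v=v_AA+v_BB$, is reversed by every $\sigma_i$. For the closing pair note that $2m-1$ is odd, $0$ is even, and adding $A+B$ does not change the parity of $v_A+v_B$. Orienting $D_{j,v}$ by this sign gives an orientation of the surface.

\emph{Genus.} The $\sigma_i$ act transitively on $I$, so the surface is connected. Its area is $8m\cdot\frac\pi2=4\pi(g-1)$, so its genus is $g$ by Gauss--Bonnet.

All gluings are by identity maps of sides, so the identity maps $D_{j,v}\to D$ fit together to a map from the surface to $D$. Hence each closed tile is embedded. The last assertion holds since translations by $w$ commute with all $\sigma_i$.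
\end{proof}

Let $\tau$ be the isometry for $w=A+B$. It preserves orientation, since it preserves the sign above, and it plays the role of the translation by $(\delta,0)$ in Section~\ref{sec:flat}. Indeed, the side $0$ of $D_{j,v}$ is continued straight at the vertex $0|1$ by the side $0$ of $D_{j,v+A}$ and at $4|0$ by that of $D_{j,v+B}$. So for fixed $j$ the sides $0$ of the tiles $D_{j,v}$, $v\in V$, form a closed geodesic of length $4t$, and $\tau$ rotates it by half its length. We call functions on $S_X$ or $S_Y$ \emph{even} or \emph{odd} if $\tau$ preserves them or changes their sign. Since the twist $\theta$ for $Y$ is the label translation that defines $\tau$, even functions cannot feel it.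

\section{Splitting the spectra}\label{sec:split}

Let $S$ be $S_X$ or $S_Y$. A function $u$ on $S$ is a family $(u_{j,v})$ of functions on $D$. It lies in $H^1(S)$ if and only if all $u_{j,v}$ lie in $H^1(D)$ and the traces of $u_{j,v}$ and $u_{\sigma_i(j,v)}$ on side $i$ agree for all $i$.

The group $V$ acts on $S$ by isometries. The isotypic components of $H^1(S)$ under $V$ are orthogonal for the $L^2$ product and for the Dirichlet form, and $H^1(S)$ is their sum. So $\operatorname{spec}(S)$ is the union of the spectra of the Dirichlet form on these components. An eigenvector on one component is a weak eigenfunction on all of $S$, since against test functions in the other components both sides of the weak equation vanish. By elliptic regularity it is a smooth eigenfunction on $S$.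

Let $\chi:V\to\{\pm1\}$ be a character, $\alpha=\chi(A)$ and $\beta=\chi(B)$. Its component consists of the functions $u_{j,v}=\chi(v)u_j$ with $u_j=u_{j,0}$. We read off the matching conditions. On sides $1$ and $3$ they say $u_j=\alpha u_j$, on side $4$ they say $u_j=\beta u_j$, and on the closing pair they say $u_{2m-1}=\chi(\theta)u_0$ on side $2$. So $(u_j)$ ranges over the space $\mathcal H_{\alpha,\beta}(s)$, $s=\chi(\theta)$, of all families in $H^1(D)^{2m}$ such that
\[
\begin{array}{l}
u_j=0\text{ on sides }1\text{ and }3\text{ for all }j,\text{ if }\alpha=-1;\qquad u_j=0\text{ on side }4\text{ for all }j,\text{ if }\beta=-1;\\[2pt]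
u_{2i}=u_{2i+1}\text{ on side }0\ (0\le i\le m-1);\qquad u_{2i+1}=u_{2i+2}\text{ on side }2\ (0\le i\le m-2);\\[2pt]
u_{2m-1}=s\,u_0\text{ on side }2 .
\end{array}
\]
The Dirichlet form and the squared $L^2$ norm of $u$ are $4\sum_j\int_D|\nabla u_j|^2$ and $4\sum_j\int_Du_j^2$. Let $E_{\alpha,\beta}(s)$ be the multiset of eigenvalues of $\sum_j\int_D|\nabla u_j|^2$ on $\mathcal H_{\alpha,\beta}(s)$ relative to $\sum_j\int_Du_j^2$.

For $S_X$ we have $s=1$ for every $\chi$. For $S_Y$ we have $s=\chi(A+B)=\alpha\beta$, which is $1$ on even functions and $-1$ on odd ones. Therefore
\begin{equation}\label{eq:split}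
\operatorname{spec}(S_X)=\Sigma^+\cup\Sigma_X^-,\qquad \operatorname{spec}(S_Y)=\Sigma^+\cup\Sigma_Y^-,
\end{equation}
where, writing signs for $\pm1$, the even spectrum is $\Sigma^+=E_{+,+}(+)\cup E_{-,-}(+)$ and the odd spectra are
\[
\Sigma_X^-=E_{-,+}(+)\cup E_{+,-}(+),\qquad \Sigma_Y^-=E_{-,+}(-)\cup E_{+,-}(-).
\]
It remains to prove (i)--(iii) of Section~\ref{sec:flat} for these multisets.

\section{Odd eigenvalues exceed $1$}\label{sec:gap}

If $\alpha\beta=-1$, exactly one of $\alpha,\beta$ is $-1$, so a function of type $\chi$ vanishes on side $1$ of all tiles or on side $4$ of all tiles. No point of $D$ is far from that side, and a Poincar\'e inequality along the perpendiculars gives (ii).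

\begin{proposition}\label{prop:gap}
Every element of $\Sigma_X^-\cup\Sigma_Y^-$ is at least $1/K>1.01$, with $K$ from Lemma~\ref{lem:shallow}.
\end{proposition}

\begin{proof}
Let $(u_j)$ be an eigenvector for an element of one of the four multisets that make up $\Sigma_X^-$ and $\Sigma_Y^-$. By Section~\ref{sec:split} each $u_j$ is smooth on the closed tile $D$. All $u_j$ vanish on side $1$ or all vanish on side $4$; use the Fermi coordinates of Lemma~\ref{lem:shallow} based on that side. For fixed $j$ and $x$ put $f(\rho)=u_j(\rho,x)$ and $R=R(x)\le R_1$. Since $f(0)=0$, the Cauchy--Schwarz inequality gives for $0\le\rho\le R$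
\[
f(\rho)^2\le\int_0^\rho\frac{dr}{\cosh r}\int_0^Rf'^2\cosh r\,dr\le\rho\int_0^Rf'^2\cosh r\,dr .
\]
Multiply by $\cosh\rho$ and integrate over $[0,R]$. Since $\int_0^R\rho\cosh\rho\,d\rho=R\sinh R-\cosh R+1$ is increasing in $R$, and equals $K$ for $R=R_1$, we get
\[
\int_0^Rf^2\cosh\rho\,d\rho\le K\int_0^Rf'^2\cosh\rho\,d\rho .
\]
Integrating over $x$ and using $|\nabla u_j|^2\ge(\partial_\rho u_j)^2$ we obtain $\int_Du_j^2\le K\int_D|\nabla u_j|^2$ for each $j$. Summing over $j$ shows that the eigenvalue is at least $1/K$, and $K<0.99$.
\end{proof}

\section{Many even eigenvalues below $1$}\label{sec:many}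

For $\alpha=\beta=1$ no condition is imposed on sides $1,3,4$, so we may use functions of the distance from $L_0$ alone, supported in the strip of Lemma~\ref{lem:strip}. On $S$ these are functions that are constant around a collar.

\begin{proposition}\label{prop:many}
If $n\ge1$ is an integer with $n<h/(\pi\sqrt2)$, then at least $2(g-1)n$ elements of $\Sigma^+$ are $<1$.
\end{proposition}

\begin{proof}
Put $\omega=h/n>\pi\sqrt2$. For $1\le k\le n$ define, in the coordinates of Lemma~\ref{lem:strip},
\[
f_k(\rho)=(\cosh\rho)^{-1/2}\sin\frac{\pi(\rho-(k-1)\omega)}{\omega}\quad\text{for }(k-1)\omega\le\rho\le k\omega,\qquad f_k(\rho)=0\ \text{ otherwise.}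
\]
This defines a Lipschitz function on $D$. It vanishes on side $0$, where $\rho=0$, and on side $2$, where $\rho\ge h=n\omega$. For $j\in\mathbb Z/2m$ let $F_{j,k}$ be the family whose $j$-th member is $f_k$ and whose other members are $0$. Then $F_{j,k}\in\mathcal H_{+,+}(+)$.

By Lemma~\ref{lem:strip} the part of $D$ where $(k-1)\omega\le\rho\le k\omega$ is the full coordinate rectangle over $0\le x\le t$, up to a subset of the null set $\rho=h$. Hence the Rayleigh quotient of $F_{j,k}$ is $\int f_k'^2\cosh\rho\,d\rho\big/\int f_k^2\cosh\rho\,d\rho$, with integrals over $[(k-1)\omega,k\omega]$. Put $\psi=\sqrt{\cosh\rho}\,f_k$, which vanishes at both ends of this interval. Then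
\[
\int f_k'^2\cosh\rho\,d\rho=\int\Big(\psi'-\tfrac12\psi\tanh\rho\Big)^2d\rho
=\int\Big(\psi'^2-\psi\psi'\tanh\rho+\tfrac14\psi^2\tanh^2\!\rho\Big)d\rho .
\]
Integration by parts gives $-\int\psi\psi'\tanh\rho\,d\rho=\frac12\int\psi^2\operatorname{sech}^2\!\rho\,d\rho$, and $\tanh^2=1-\operatorname{sech}^2$. So the right side equals
\[
\int\Big(\psi'^2+\big(\tfrac14+\tfrac14\operatorname{sech}^2\!\rho\big)\psi^2\Big)d\rho\ \le\ \Big(\frac{\pi^2}{\omega^2}+\frac12\Big)\int\psi^2\,d\rho ,
\]
because $\psi$ is a half period of a sine of frequency $\pi/\omega$. Since $\int\psi^2\,d\rho=\int f_k^2\cosh\rho\,d\rho$, the Rayleigh quotient of $F_{j,k}$ is at most $\pi^2/\omega^2+\frac12<1$.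

The $2mn$ functions $F_{j,k}$ have supports with disjoint interiors. So they are orthogonal for both forms, and the quotient bound holds on their span. By the min--max principle $E_{+,+}(+)\subset\Sigma^+$ has at least $2mn=2(g-1)n$ elements below $1$.
\end{proof}

By \eqref{eq:split}, Propositions~\ref{prop:gap} and~\ref{prop:many}, and Lemma~\ref{lem:compare}(a),
\begin{equation}\label{eq:agree}
\lambda_i(S_X)=\lambda_i(S_Y)\quad\text{for }0\le i\le2(g-1)n-1,\ \text{ whenever }1\le n<\frac{h}{\pi\sqrt2},\ n\in\mathbb Z .
\end{equation}

\section{The odd spectra differ}\label{sec:differ}

The spaces $\mathcal H_{\alpha,\beta}(+)$ and $\mathcal H_{\alpha,\beta}(-)$ describe functions on a ring of $2m$ pentagons, glued alternately along sides $0$ and $2$, which return with sign $+$ or $-$ after one turn. On the flat tori of Section~\ref{sec:flat} the sign raised the smallest eigenvalue. Here we have no explicit eigenfunctions. We replace a minimizer with sign by its absolute value, which is a competitor without sign, and then use the minimum principle to see that it is not a minimizer.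

\begin{proposition}\label{prop:differ}
For $(\alpha,\beta)=(-,+)$ and for $(\alpha,\beta)=(+,-)$ we have $\min E_{\alpha,\beta}(-)>\min E_{\alpha,\beta}(+)$. Consequently $\min\Sigma_X^-<\min\Sigma_Y^-$, and $S_X$ and $S_Y$ are not isospectral, for every $t\in(0,\frac25]$.
\end{proposition}

\begin{proof}
Let $(u_j)$ be an eigenvector for $\mu=\min E_{\alpha,\beta}(-)$. It comes from a smooth eigenfunction on $S_Y$, so each $u_j$ is continuous on $D$. Put $w_j=|u_j|$. The vanishing conditions and the matching conditions on sides $0$ and $2$ pass to absolute values, and the closing condition becomes $w_{2m-1}=w_0$ on side $2$. So $(w_j)\in\mathcal H_{\alpha,\beta}(+)$. Since $|\nabla|u_j||=|\nabla u_j|$ almost everywhere, its Rayleigh quotient is $\mu$. Hence $\min E_{\alpha,\beta}(+)\le\mu$.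

Suppose that equality holds. Then $(w_j)$ minimizes the Rayleigh quotient on $\mathcal H_{\alpha,\beta}(+)$, and by Section~\ref{sec:split} the function with components $\chi(v)w_j$ is a smooth eigenfunction on $S_X$ with eigenvalue $\mu$. Let $\mathcal A\subset S_X$ be the union of the interiors of the tiles $D_{j,0}$, $j\in\mathbb Z/2m$, and of all their open sides $0$ and $2$. Since $\theta=0$ for $X$, these sides are glued among the tiles $D_{j,0}$ themselves and join them cyclically. So $\mathcal A$ is open and connected. Let $w$ be the restriction of the eigenfunction to $\mathcal A$. It equals $w_j\ge0$ on $D_{j,0}$, it is not identically $0$, and $\Delta w=\mu w\ge0$, that is, $w$ is superharmonic. By the strong minimum principle $w>0$ on all of $\mathcal A$.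

So each $u_j$ has no zero on the interior of $D$ and on the open sides $0$ and $2$. The union of these sets is connected, so by continuity $u_j$ has one constant sign $\epsilon_j$ on it. The matching conditions on sides $0$ and $2$ give $\epsilon_0=\epsilon_1=\dots=\epsilon_{2m-1}$, and the closing condition with $s=-1$ gives $\epsilon_{2m-1}=-\epsilon_0$. This is a contradiction.

By the strict inequality for the two pairs $(\alpha,\beta)$, each of the two multisets that make up $\Sigma_Y^-$ has its minimum above $\min\Sigma_X^-$. The surfaces are not isospectral by \eqref{eq:split} and Lemma~\ref{lem:compare}(b).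
\end{proof}

\begin{proof}[Proof of Theorem~A]
As $t\to0$ we have $\sinh h\ge\sqrt2/\sinh t\to\infty$. Given $N$, choose $t\in(0,\frac25]$ so small that some integer $n\ge1$ satisfies $n<h/(\pi\sqrt2)$ and $2(g-1)n\ge N+1$. By \eqref{eq:agree} we have $\lambda_i(S_X)=\lambda_i(S_Y)$ for $0\le i\le N$, and by Proposition~\ref{prop:differ} the surfaces are not isospectral.
\end{proof}

\section{Injectivity radius and the growth of $N(g,\varepsilon)$}\label{sec:B}

The closed geodesics made of the sides $0$ have length $4t$, so the injectivity radius of our surfaces is at most $2t$. For Theorem~B we need a bound in the other direction.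

\begin{lemma}\label{lem:inj}
Every closed geodesic on $S_X$ or $S_Y$ has length at least $t$. So the injectivity radius is at least $t/2$.
\end{lemma}

\begin{proof}
The idea is that a closed geodesic that crosses a line of the tiling must cross the whole row of tiles along this line before it can repeat.

Lift the tiling to the universal cover $\mathbb H^2$. The sides of the lifted tiles have types $0,\dots,4$, and deck transformations preserve types. Around a vertex the four sides have, in cyclic order, types $i,i+1,i,i+1$ and meet at right angles. So the union of all sides is a union of complete geodesics, which we call \emph{walls}, each of one type. Through a point in the interior of a side passes one wall, and through a vertex pass exactly two.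

\emph{If a wall of type $i$ meets a tile $T$, it contains the side $i$ of $T$.} Indeed, a meeting point $q$ lies on $\partial T$, since walls consist of sides. By the preceding sentence every wall through $q$ carries a side of $T$ through $q$. So the given wall carries a side of $T$, and this side has type $i$. In particular, two distinct walls of the same type are disjoint.

Now let a closed geodesic of length $L$ lift to the axis $\tilde\alpha$ of a deck transformation $\gamma$ with translation length $L$. If $\tilde\alpha$ is a wall, $\gamma$ moves each vertex on it to a different vertex on it, so $L$ is at least the length of a side, hence $L\ge t$ by Lemma~\ref{lem:sides}.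

Otherwise, since tiles are compact, $\tilde\alpha$ meets some wall $M$, transversally and in one point $p$. Let $i$ be the type of $M$. Then $\gamma M\neq M$, since otherwise $\gamma$ would fix $p$. Let $\sigma\subset\tilde\alpha$ be the segment of length $L$ from $p\in M$ to $\gamma p\in\gamma M$. Let $U$ be the union of the closed tiles that have a side on $M$ and lie on the side of $M$ into which $\sigma$ runs. Then $U$ is closed and is a neighborhood of $p$ in the closed half-plane on that side of $M$. The endpoint $\gamma p$ is not in $U$: if it lay in a tile $T\subset U$, then $\gamma M$, a wall of type $i$, would contain the side $i$ of $T$, which lies on $M$, and $\gamma M=M$.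

So $\sigma$ starts in $U$ and leaves it. Let $q$ be the point where it first leaves $U$. Then $q\in U$ is a boundary point of $U$, $q\ne p$, and hence $q\notin M$. Let $T\subset U$ be a tile containing $q$; it lies on $\partial T$. The tiles next to $T$ across its sides $i\pm1$ also belong to $U$, because these sides are perpendicular to $M$ and end on $M$. Hence $q$ is not in the interior of one of these two sides, and since $q\notin M$ it must lie on side $i+2$ or $i-2$ of $T$. The lines carrying the side $i$ and this side of $T$ have the side of $T$ between them, of type $i+1$ or $i-1$, as common perpendicular. Their distance is thus the length of a side, and $L\ge d(q,M)\ge t$.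

The injectivity radius is half the length of the shortest closed geodesic.
\end{proof}

\begin{proof}[Proof of Theorem~B]
Let $0<\varepsilon\le\frac15$ and $t=2\varepsilon\le\frac25$. By Lemma~\ref{lem:inj} and Proposition~\ref{prop:differ}, $S_X$ and $S_Y$ have injectivity radius $\ge\varepsilon$ and are not isospectral. So if $\lambda_i(S_X)=\lambda_i(S_Y)$ for all $0\le i\le q-1$, where $q\ge0$, then $N(g,\varepsilon)\ge q$. For $q=0$ the condition is empty.

Next, $\sinh t\le t\cosh t<\sqrt2\,t$, since $\cosh0.4<1.0811$. With $\operatorname{arsinh}y\ge\log2y$ this gives
\[
h\ge\log\frac{2\sqrt2}{\sinh t}>\log\frac{2}{t}=\log\frac1\varepsilon .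
\]
So $n=\lfloor\log(1/\varepsilon)/(\pi\sqrt2)\rfloor$ satisfies $n<h/(\pi\sqrt2)$. If $n\ge1$, \eqref{eq:agree} allows $q=2(g-1)n$. If $n=0$, take $q=0$. In both cases $N(g,\varepsilon)\ge2(g-1)n$.
\end{proof}

\section{Open sets of examples}\label{sec:C}

\subsection{The common quotient}

The surfaces $S_X/\tau$ and $S_Y/\tau$ are both obtained by gluing pentagons labeled by $\mathbb Z/2m\times V/\langle A+B\rangle$. Since $\theta\in\langle A+B\rangle$, the gluing rules are the same, and so
\[
O_t:=S_X/\tau=S_Y/\tau .
\]
A point of $D_{j,v}$ is fixed by $\tau$ if and only if $(j,v+A+B)$ lies in the orbit of $(j,v)$ under the group generated by the $\sigma_i$ of the sides that contain the point. For interior points of tiles or sides, and for vertices other than $3|4$, the labels in this orbit with the same $j$ are $(j,v)$ and possibly one of $(j,v+A)$, $(j,v+B)$. At $3|4$ the orbit is $\{j\}\times V$. So $\tau$ fixes exactly the vertices $3|4$, of which there are $8m/4=2m=2g-2$. Since $\tau$ preserves orientation, $O_t$ is orientable. If $\hat h$ is its genus, Riemann--Hurwitz gives $-2m=2(2-2\hat h)-2m$, so $\hat h=1$. Thus $O_t$ is a torus with $2g-2$ cone points of order $2$.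

Let $\Gamma$ be the orbifold group of $O_t$, and $\Gamma_X,\Gamma_Y\subset\Gamma$ the index-$2$ subgroups that belong to the covers $S_X,S_Y$; they are torsion-free since $S_X,S_Y$ are surfaces. These data do not depend on $t$. Indeed, a homeomorphism $D(t)\to D(t')$ that respects the numbering of the sides induces, tile by tile, orientation preserving homeomorphisms of $S_X$, of $S_Y$ and of $O_t$ onto the corresponding objects for $t'$, compatible with the projections. Its lifts to the universal covers identify $\Gamma$, $\Gamma_X$ and $\Gamma_Y$ for $t$ with those for $t'$.

The points of $\mathcal T$ are the conjugacy classes of discrete faithful cocompact representations $\rho:\Gamma\to PSL_2(\mathbb R)$ of the given orientation, with the quotient of the topology of pointwise convergence. For $O=[\rho]$ put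
\[
S_X(O)=\mathbb H^2/\rho(\Gamma_X),\qquad S_Y(O)=\mathbb H^2/\rho(\Gamma_Y).
\]
These are closed surfaces with fundamental groups $\Gamma_X,\Gamma_Y$, hence of genus $g$, and they are double covers of $O$. Split functions on them into even and odd ones under the deck involutions. Even functions on either surface are the $\rho(\Gamma)$-invariant functions on $\mathbb H^2$, so \emph{the even spectra of $S_X(O)$ and $S_Y(O)$ coincide for all $O\in\mathcal T$}. For $O=O_t$ the deck involution is $\tau$, the even spectrum is $\Sigma^+$, and the odd spectra are $\Sigma_X^-$ and $\Sigma_Y^-$.

Statements (i)--(iii) of Section~\ref{sec:flat} are strict inequalities for finitely many even and odd eigenvalues. So all that is needed is that these eigenvalues depend continuously on $O$, separately for even and for odd functions.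

\subsection{Continuity of even and odd eigenvalues}

\begin{lemma}\label{lem:cont}
Let $\rho_t$ represent $O_t$ and let $\eta>0$. For all $\rho$ sufficiently close to $\rho_t$ and all $k$, the $k$-th even eigenvalues of $S_X(O_t)$ and of $S_X([\rho])$ differ by a factor in $[(1+\eta)^{-6},(1+\eta)^6]$. The same holds for odd eigenvalues, and for $S_Y$.
\end{lemma}

\begin{proof}
We construct a bi-Lipschitz map between the surfaces, with constants close to $1$, that respects even and odd functions. It is built on $\mathbb H^2$, equivariantly under all of $\Gamma$. On each triangle of a triangulation it is a linear map of the hyperboloid model followed by radial projection.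

\emph{Triangulation.} Cut $D$ into three geodesic triangles by the two diagonals from one vertex. This gives a $\rho_t(\Gamma)$-invariant, locally finite geodesic triangulation of $\mathbb H^2$ with finitely many orbits of triangles, whose vertices are the vertices of tiles. The stabilizer in $\Gamma$ of a vertex is trivial or, at vertices $3|4$, of order $2$. All fixed points of nontrivial torsion elements are of the latter kind.

\emph{Moving the vertices.} Choose representatives $v_1,\dots,v_r$ of the vertex orbits. If $v_k$ has trivial stabilizer, put $v_k^\rho=v_k$. If its stabilizer is $\{1,\gamma_k\}$, let $v_k^\rho$ be the fixed point of $\rho(\gamma_k)$, an element of order $2$ and hence elliptic. It depends continuously on $\rho$ and equals $v_k$ for $\rho=\rho_t$. Put $(\rho_t(\gamma)v_k)^\rho:=\rho(\gamma)v_k^\rho$. This is well defined because $v_k^\rho$ is fixed by the image under $\rho$ of the stabilizer of $v_k$. For each vertex $p$ we have $p^\rho\to p$ as $\rho\to\rho_t$.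

\emph{The map.} Let $\mathbb H^2\subset\mathbb R^{2,1}$ be the hyperboloid model. The vertices $p,q,r$ of a triangle $T$ are linearly independent vectors. Let $B_T$ be the linear map with $p\mapsto p^\rho$, $q\mapsto q^\rho$, $r\mapsto r^\rho$, and for $x\in T$ put
\[
\Phi_\rho(x)=\frac{B_Tx}{\sqrt{-\langle B_Tx,B_Tx\rangle}} .
\]
Here $x$ is a nonnegative combination of $p,q,r$, not all coefficients being zero, so $B_Tx$ is such a combination of future timelike vectors and is itself future timelike. On a common edge of two triangles $\Phi_\rho$ depends only on the images of the two endpoints, so the definitions agree and $\Phi_\rho:\mathbb H^2\to\mathbb H^2$ is continuous. Since $B_{\rho_t(\gamma)T}=\rho(\gamma)B_T\rho_t(\gamma)^{-1}$, we have $\Phi_\rho\circ\rho_t(\gamma)=\rho(\gamma)\circ\Phi_\rho$ for all $\gamma\in\Gamma$. As $\rho\to\rho_t$, each $B_T$ tends to the identity, so $\Phi_\rho\to\mathrm{id}$ in $C^1$ on each closed triangle. Since there are finitely many orbits of triangles and $\Phi_\rho$ is equivariant, for $\rho$ close to $\rho_t$ the following holds for every $T$: $\det B_T>0$, $\Phi_\rho$ maps $T$ diffeomorphically onto the geodesic triangle with vertices $p^\rho,q^\rho,r^\rho$,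 and its differential stretches lengths by factors in $[(1+\eta)^{-1},1+\eta]$.

\emph{$\Phi_\rho$ is a local homeomorphism for $\rho$ close to $\rho_t$.} This is clear inside triangles. Let $T,T'$ be adjacent along an edge $pq$, with third vertices $r,r'$. These lie on opposite sides of the line $pq$, that is, $\det(p,q,r)$ and $\det(p,q,r')$ have opposite signs. As $\det B_T,\det B_{T'}>0$, the points $r^\rho,r'^\rho$ lie on opposite sides of the line $p^\rho q^\rho$, so $\Phi_\rho$ is a local homeomorphism at interior points of the edge. Finally, let $T_1,\dots,T_k$ be the triangles around a vertex $v$ in counterclockwise order. Their images are geodesic triangles with common vertex $v^\rho$, consecutive ones (cyclically) share an edge, and all keep their orientation. So the directions of the image edges at $v^\rho$ turn counterclockwise, and the sum of the angles of the image triangles at $v^\rho$ is a multiple of $2\pi$. For $\rho$ close to $\rho_t$ this sum is close to $2\pi$, so it equals $2\pi$. Hence the images of $T_1,\dots,T_k$ surround $v^\rho$ exactly once, and $\Phi_\rho$ is a local homeomorphism at $v$. By equivariance it suffices to consider one vertex from each of the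 finitely many orbits.

\emph{Descent.} By equivariance $\Phi_\rho$ induces a local homeomorphism $\varphi:S_X(O_t)\to S_X([\rho])$ of closed connected surfaces, which is therefore a finite covering. Both surfaces have Euler characteristic $2-2g\ne0$, so its degree is $1$ and $\varphi$ is a homeomorphism. It maps a finite geodesic triangulation to a finite geodesic triangulation and is on each triangle a diffeomorphism with stretching factors in $[(1+\eta)^{-1},1+\eta]$. So $\varphi$ and $\varphi^{-1}$ are $(1+\eta)$-Lipschitz, and composition with $\varphi$ is an isomorphism $H^1(S_X([\rho]))\to H^1(S_X(O_t))$. Under it $|\nabla u|^2$ changes pointwise by factors in $[(1+\eta)^{-2},(1+\eta)^2]$, and so does the area element. Hence the Dirichlet integral changes by a factor in $[(1+\eta)^{-4},(1+\eta)^4]$, the squared $L^2$ norm by one in $[(1+\eta)^{-2},(1+\eta)^2]$, and Rayleigh quotients change by factors in $[(1+\eta)^{-6},(1+\eta)^6]$. Since $\Phi_\rho$ is equivariant under all of $\Gamma$, $\varphi$ commutes with the deck involutions, and composition with $\varphi$ maps even functions to even ones and odd functions to odd ones. The min--max principle on even and on odd functions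 gives the assertion for $S_X$. For $S_Y$ one uses the map induced by the same $\Phi_\rho$ on the quotients by $\Gamma_Y$.
\end{proof}

\subsection{Conclusion}

\begin{proof}[Proof of Theorem~C]
We may assume $N\ge0$. Choose $t$ as in the proof of Theorem~A. Then at $O_t$:
\begin{enumerate}
\item[(i)] at least $N+1$ even eigenvalues are $<1$ (Proposition~\ref{prop:many});
\item[(ii)] all odd eigenvalues of both covers are $>1.01$ (Proposition~\ref{prop:gap});
\item[(iii)] the smallest odd eigenvalue of $S_X(O_t)$ is less than that of $S_Y(O_t)$ (Proposition~\ref{prop:differ}).
\end{enumerate}
These are strict inequalities for the $(N+1)$-st even eigenvalue and for the smallest odd eigenvalue of each of the two covers. By Lemma~\ref{lem:cont} with $\eta$ small they persist, with $1$ in place of $1.01$ in (ii), for all $\rho$ in a neighborhood of $\rho_t$. Passing to conjugacy classes is an open map, so they hold on an open neighborhood of $O_t$ in $\mathcal T$. For $O$ in this neighborhood, apply Lemma~\ref{lem:compare} to the common even spectrum and the two odd spectra of $S_X(O)$ and $S_Y(O)$. Part (a) gives $\lambda_i(S_X(O))=\lambda_i(S_Y(O))$ for $0\le i\le N$, and part (b) shows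 that $S_X(O)$ and $S_Y(O)$ are not isospectral.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Book} A printed mathematics book; Theorem 14.10.1 and the conjecture that this theorem holds with a constant which depends only on $g$.

\bibitem{BC} Buser--Courtois; reference [1] in the statement of the conjecture in \cite{Book}.

\bibitem{Buser} Buser's book; Lemma 2.3.5 and Theorem 2.3.4.

\end{thebibliography}

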